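
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{corollary}[theorem]{Corollary}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\newtheorem{example}[theorem]{Example}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}

\title{Central completions of affine Hecke algebras\\ and nilpotent eigenvectors}


\begin{abstract}
Let $G$ be a connected reductive complex group with simply connected derived group, and let $\mathbf H_q$ be its extended affine Hecke algebra with parameter $q\in\mathbb C^*$. For a semisimple $s\in G$ let $\hat{\mathbf H}_{s,q}$ be the completion of $\mathbf H_q$ at the central character given by $s$, and let $\mathcal N_{s,q}$ be the set of nilpotent $N\in\operatorname{Lie} G$ with $\operatorname{Ad}(s)N=q^{-1}N$. We prove that $\mathcal N_{s,q}=\mathcal N_{t,r}$ implies $\hat{\mathbf H}_{s,q}\cong\hat{\mathbf H}_{t,r}$, for all $q,r\in\mathbb C^*$, roots of unity and $1$ included. For $q\ne1$ the proof describes $\hat{\mathbf H}_{s,q}$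 by generators attached to the walls of the Weyl chambers. In this description only the roots taking the value $q^{-1}$ at $s$ turn out to matter; the roots of value $1$ that are orthogonal to all of these contribute a nil Hecke algebra, which is a matrix algebra and can be split off.
\end{abstract}

\section{Introduction}

\subsection{The question}
Let $G$ be a connected reductive algebraic group over $\mathbb C$ with simply connected derived group, $\mathfrak g$ its Lie algebra, $T$ a maximal torus, $W_0$ the Weyl group, $X$ the weight lattice of $T$ and $X^+$ the set of dominant weights. For $x\in X^+$ let $V(x)$ be the irreducible rational $G$-module of highest weight $x$.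

The extended affine Weyl group $W=W_0\ltimes X$ is of the form $\Omega\ltimes W_a$, where $W_a$ is a Coxeter group with set $S_a$ of simple reflections (the affine Weyl group) and $\Omega$ is the group of elements of length $0$ for the length function $l$ of $W$. For $q\in\mathbb C^*$ the affine Hecke algebra $\mathbf H_q$ has the basis $T_w$ ($w\in W$) and the relations
\[
T_wT_{w'}=T_{ww'}\ \text{ if } l(ww')=l(w)+l(w'),\qquad (T_r-q)(T_r+1)=0\ \text{ for } r\in S_a .
\]
Its center is identified with the complexified representation ring of $G$; let $U_x$ be the central element corresponding to $V(x)$. For a semisimple element $s\in G$ let $\mathbf I_{s,q}$ be the two-sided ideal generated by all $U_x-\operatorname{tr}(s,V(x))$, $x\in X^+$, and put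
\[
\mathbf H_{s,q}=\mathbf H_q/\mathbf I_{s,q},\qquad \hat{\mathbf H}_{s,q}=\varprojlim_k\mathbf H_q/\mathbf I_{s,q}^k,\qquad
\mathcal N_{s,q}=\{N\in\mathfrak g\ \text{nilpotent}:\operatorname{Ad}(s)N=q^{-1}N\}.
\]

The $U_x$ form a basis of the center, so $\mathbf I_{s,q}$ is generated by a maximal ideal of the center. Thus $\mathbf H_{s,q}$ is a fiber of $\mathbf H_q$ over the spectrum of its center, and $\hat{\mathbf H}_{s,q}$ is the formal neighborhood of that fiber. These completions carry all finite-dimensional representation theory: the category of finite-dimensional $\mathbf H_q$-modules is the direct sum, over the semisimple conjugacy classes of $s$, of the categories of finite-dimensional $\hat{\mathbf H}_{s,q}$-modules. All fibers have the same dimension, $\dim\mathbf H_{s,q}=|W_0|^2$ (Pittie--Steinberg), but their algebra structures differ. When do two pairs $(s,q)$, $(t,r)$ give the same algebra? It was conjectured that the equality $\mathcal N_{s,q}=\mathcal N_{t,r}$ suffices.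

\subsection{What one should expect}
Conjugate $s$ into $T$, and let $q\ne1$. Then $\mathcal N_{s,q}$ is the set of nilpotent elements in the sum of the root spaces $\mathfrak g_\alpha$ with $\alpha(s)=q^{-1}$. On the other side, $\mathbf H_q$ contains the group algebra of $X$, whose weights in an $\hat{\mathbf H}_{s,q}$-module lie in the orbit $W_0s$. For a simple root $\alpha$ and a weight $u$ with $\alpha(u)\ne1$, a suitable modification of $T_\alpha$ carries the weight space of $u$ to that of $\sigma_\alpha u$ ($\sigma_\alpha$ the reflection), and it is invertible unless $\alpha(u)\in\{q,q^{-1}\}$. The roots with value $q^{\pm1}$ are recorded by $\mathcal N_{s,q}$. The conjecture says that everything else is invisible: the number $q$ itself, the other values $\alpha(s)$, and, most surprisingly, the roots with $\alpha(s)=1$ which $\mathcal N_{s,q}$ does not detect. These last roots change the stabilizer of $s$, hence the number of weights.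

\subsection{Results}

\begin{theorem}\label{thm:A}
Let $s,t\in G$ be semisimple and $q,r\in\mathbb C^*$. If $\mathcal N_{s,q}=\mathcal N_{t,r}$, then $\hat{\mathbf H}_{s,q}\cong\hat{\mathbf H}_{t,r}$ as $\mathbb C$-algebras.
\end{theorem}

So the conjecture is true. The method gives more. For $s\in T$, with $R$ the root system of $(G,T)$, put
\[
R_1(s)=\{\alpha\in R:\alpha(s)=1\},\qquad R_V(s,q)=\{\alpha\in R:\alpha(s)=q^{-1}\}.
\]

\begin{theorem}\label{thm:B}
\begin{enumerate}
\item Let $\tilde G$ be a second group as above, with maximal torus $\tilde T$; let $\mathfrak t,\tilde{\mathfrak t}$ be the Lie algebras of $T,\tilde T$. Let $s\in T$, $t\in\tilde T$ and $q,r\neq1$. Let $\varphi:\mathfrak t\to\tilde{\mathfrak t}$ be a linear isomorphism carrying the roots of $G$ onto those of $\tilde G$ (by $\alpha\mapsto\alpha\circ\varphi^{-1}$) and corresponding coroots to coroots. If $\varphi$ carries $R_V(s,q)$ onto $R_V(t,r)$, then $\hat{\mathbf H}_{s,q}(G)\cong\hat{\mathbf H}_{t,r}(\tilde G)$. In particular $\hat{\mathbf H}_{s,q}\cong\hat{\mathbf H}_{s^{-1},q}\cong\hat{\mathbf H}_{s,q^{-1}}$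 for all semisimple $(s,q)$. For fixed $G$ there are only finitely many isomorphism classes of algebras $\hat{\mathbf H}_{s,q}$.
\item Any isomorphism $\hat{\mathbf H}_{s,q}\cong\hat{\mathbf H}_{t,r}$ induces an isomorphism $\mathbf H_{s,q}\cong\mathbf H_{t,r}$. So $\mathcal N_{s,q}=\mathcal N_{t,r}$ implies $\mathbf H_{s,q}\cong\mathbf H_{t,r}$.
\item With $n=\dim T$: $\hat{\mathbf H}_{s,q}\cong M_{|W_0|}(\mathbb C[[x_1,\dots,x_n]])$ if and only if $\mathcal N_{s,q}=\{0\}$.
\item The converse of Theorem~\ref{thm:A} fails even up to $\operatorname{Aut}(\mathfrak g)$: for $G=Sp_4$ and $q\ne\pm1$ there are $s,t$ with $\hat{\mathbf H}_{s,q}\cong\hat{\mathbf H}_{t,q}$ such that no automorphism of $\mathfrak g$ maps $\mathcal N_{s,q}$ to $\mathcal N_{t,q}$.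
\end{enumerate}
\end{theorem}

\subsection{Plan of the proof}
Section~\ref{sec:torus} moves $s$ and $t$ into $T$ so that $R_V(s,q)=R_V(t,r)$. Section~\ref{sec:local} realizes $\hat{\mathbf H}_{s,q}$ inside a skew group ring and finds simple generators. The group $SL_2$, done by hand in Section~\ref{sec:sl2}, already shows the main point for $q\ne1$: if the root $\alpha$ takes the value $1$ at $s$, one gets the algebra $M_2(\mathbb C[[\alpha^2]])$, if it takes a generic value, one gets $M_2(\mathbb C[[\alpha]])$, and these are isomorphic because a power series ring does not remember the degree of its variable. In general the description of Section~\ref{sec:systems} is a journey through Weyl chambers: crossing a wall $\gamma=0$ from its positive side costs a factor $\gamma$ if $\gamma\in R_V$ and, as Section~\ref{sec:crossing} shows, nothing otherwise. Section~\ref{sec:delete} uses this to split off the roots of $R_1(s)$ orthogonal to $R_V$; the remaining roots of $R_1(s)$ are determined by $R_V$. Theorems~\ref{thm:A} and~\ref{thm:B} are then proved in Sections~\ref{sec:A}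 and~\ref{sec:B}.

\section{Notation and facts used}\label{sec:facts}

Let $R\supset R^+\supset\Delta$ be the roots, positive roots and simple roots, $\alpha^\vee$ the coroot of $\alpha$, and $\sigma_\alpha\in W_0$ the reflection. Let $\varepsilon$ be the sign character of $W_0$. Let $\mathfrak t=\operatorname{Lie}T$, let $S=\mathbb C[[\mathfrak t]]$ be the ring of formal power series on $\mathfrak t$ at $0$, and $F=\operatorname{Frac}S$. A root also denotes its differential, a linear form on $\mathfrak t$ and so an element of $S$. Two roots are orthogonal, $\alpha\perp\beta$, if $\langle\alpha,\beta^\vee\rangle=0$; this relation is symmetric. A \emph{root subsystem} is a subset $\Psi\subset R$ stable under $\sigma_\gamma$ for all $\gamma\in\Psi$ (so $\Psi=-\Psi$); $W(\Psi)$ is the group generated by these $\sigma_\gamma$. For example $R_1(s)$ is a root subsystem.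

For a ring $P$ with an action of a group $Y$, the skew group ring $P\rtimes Y$ is the free left $P$-module on $Y$ with $yf=y(f)y$. In $F\rtimes W_0$, and in the similar skew group rings below, we put
\[
\partial_\gamma=\tfrac1\gamma(1-\sigma_\gamma).
\]
We often use \emph{independence of characters}: if $y_1,\dots,y_p$ are distinct ring homomorphisms from a ring to a field, and $\sum c_iy_i=0$ with coefficients $c_i$ in the field, then all $c_i=0$. In particular, if $Y$ acts faithfully on a field $P$, then $P\rtimes Y$ acts faithfully on $P$.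

\medskip\noindent
\textbf{(F1)} (Bernstein; \cite[\S3]{Lusztig}.) $\mathbf H_q$ contains $\mathcal O=\mathbb C[X]=\mathcal O(T)$, with basis $\theta_x=e^x$, and the finite Hecke algebra $\mathbf H_f$ with basis $T_w$ ($w\in W_0$); it is a free left $\mathcal O$-module with basis $(T_w)_{w\in W_0}$. For $\alpha\in\Delta$, with $T_\alpha=T_{\sigma_\alpha}$,
\begin{equation}\label{eq:bernstein}
T_\alpha\theta_x=\theta_{\sigma_\alpha x}T_\alpha+(q-1)\frac{\theta_x-\theta_{\sigma_\alpha x}}{1-\theta_{-\alpha}} .
\end{equation}
The center is $Z=\mathcal O^{W_0}$, and $U_x$ is the character of $V(x)$.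

\medskip\noindent
\textbf{(F2)} (Steinberg.) As the derived group of $G$ is simply connected, $Z_G(s)$ is connected for $s\in T$; equivalently, $\operatorname{Stab}_{W_0}(s)=W(R_1(s))$.

\medskip\noindent
\textbf{(F3)} Let $W'$ be the Weyl group of a reduced root system acting on the complex span $\mathfrak t'$ of its coroots, $k=\dim\mathfrak t'$, and let $N'$ be the number of positive roots. Then $\mathbb C[\mathfrak t']^{W'}$ is a polynomial ring in homogeneous $f_1,\dots,f_k$ of degrees $d_i$ with $\prod d_i=|W'|$ and $\sum(d_i-1)=N'$; and $\mathbb C[\mathfrak t']$ is a free module over it with a homogeneous basis $(h_i)$ of $|W'|$ elements such that $\sum_iz^{\deg h_i}=\prod_i\frac{1-z^{d_i}}{1-z}$ (Chevalley). For any choice of positive roots, the product of the operators $\partial_\gamma$, $\gamma$ simple, along a reduced word of the longest element is, up to sign,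
\[
\partial=d^{-1}\sum_{y\in W'}\varepsilon(y)\,y,\qquad d=\text{the product of the positive roots}
\]
(Bernstein--Gelfand--Gelfand, Demazure).

\begin{remark}[Conventions]\label{rem:conv}
The embedding of $\mathcal O$ in $\mathbf H_q$ depends on a choice. Using the other square root of $q$ multiplies $\theta_x$ by $(-1)^{\langle x,2\rho^\vee\rangle}$, where $2\rho^\vee$ is the sum of the positive coroots; using $\theta_{-x}$ in place of $\theta_x$ inverts $s$. So in another convention $\hat{\mathbf H}_{s,q}$ is the algebra called $\hat{\mathbf H}_{s^{\pm1}z,q}$ here, where $z\in\{1,2\rho^\vee(-1)\}$. All roots are trivial on $z$, since $\langle\alpha,2\rho^\vee\rangle$ is even. Thus $R_V$ becomes $\pm R_V$ with the same sign for all pairs, and the results are unaffected.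
\end{remark}

\section{From nilpotent eigenvectors to roots}\label{sec:torus}

The algebra $\hat{\mathbf H}_{s,q}$ depends only on the conjugacy class of $s$, since its definition involves only traces. But the hypothesis $\mathcal N_{s,q}=\mathcal N_{t,r}$ is destroyed if $s$ and $t$ are conjugated separately. The next lemma says how much survives when both are moved into $T$. The idea is that maximal tori containing $s$ and $t$ both stabilize the common linear span of the two sets, so they are conjugate by an element that also stabilizes this span.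

\begin{lemma}\label{lem:torus}
Let $\mathcal N_{s,q}=\mathcal N_{t,r}$. After replacing $s$ and $t$ by suitable $G$-conjugates we have $s,t\in T$ and $R_V(s,q)=R_V(t,r)$. If this set is not empty, then $q=1$ if and only if $r=1$.
\end{lemma}

\begin{proof}
Let $V$ be the linear span of $\mathcal N_{s,q}=\mathcal N_{t,r}$, let $T_s\ni s$ and $T_t\ni t$ be maximal tori of $G$, and let $N=\{g\in G:\operatorname{Ad}(g)V=V\}$. Since $T_s$ commutes with $s$, it preserves $\mathcal N_{s,q}$; hence $T_s\subset N^0$. Likewise $T_t\subset N^0$. Both are maximal tori of $N^0$, so $gT_tg^{-1}=T_s$ for some $g\in N^0$. Put $t'=gtg^{-1}\in T_s$. The span of $\mathcal N_{t',r}=\operatorname{Ad}(g)\mathcal N_{t,r}$ is $\operatorname{Ad}(g)V=V$. Conjugating $s$, $t'$ and $V$ simultaneously, we may assume $T_s=T$.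

Now $V$ is $T$-stable and is contained in $\{x:\operatorname{Ad}(s)x=q^{-1}x\}$, whose nonzero $T$-weights are the $\alpha$ with $\alpha(s)=q^{-1}$. The corresponding root vectors are nilpotent, hence lie in $V$. So $R_V(s,q)$ is the set of nonzero $T$-weights of $V$. The same holds for $(t',r)$, and $R_V(s,q)=R_V(t',r)$.

Suppose that this set is not empty and that $q=1$, $r\ne1$. Let $\alpha\in R_V(s,1)=R_1(s)$, with $\mathfrak{sl}_2$-triple $e,h,f$. Then $-\alpha\in R_1(s)$ too, so $e$, $f$ and $h-e+f$ are fixed by $\operatorname{Ad}(s)$. All three are nilpotent, the last because it corresponds to $\begin{pmatrix}1&-1\\1&-1\end{pmatrix}$, whose square is $0$. Hence $0\ne h\in V\cap\mathfrak t$. But $V\subset\{x:\operatorname{Ad}(t')x=r^{-1}x\}$, which meets $\mathfrak t$ in $0$ as $r\ne1$: a contradiction. The case $q\ne1=r$ is symmetric.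
\end{proof}

The equality of the sets $R_V$ alone would not be enough: Section~\ref{sec:sl2} exhibits two pairs, one with $q=1$ and one with $q=-1$, having the same nonempty $R_V$ but nonisomorphic completions. So the last statement of the lemma is needed.

\section{The local form of the algebra}\label{sec:local}

From now on $s\in T$. Put $K=\operatorname{Frac}\mathcal O$, $\delta=\prod_{\alpha\in R}(1-e^\alpha)\in Z$ and, for $\alpha\in\Delta$, $c_\alpha=\dfrac{q-e^{-\alpha}}{1-e^{-\alpha}}$.

\subsection{Embedding in a skew group ring}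
By (F1), $\mathbf H_q$ acts on $\mathbf H_q\otimes_{\mathbf H_f}\mathbb C\cong\mathcal O$, where $T_\alpha$ acts on $\mathbb C$ by $q$. Formula \eqref{eq:bernstein} gives, for $f\in\mathcal O$,
\[
T_\alpha f=q\,\sigma_\alpha f+(q-1)\frac{f-\sigma_\alpha f}{1-e^{-\alpha}},
\]
so $T_\alpha+1$ acts as
\[
1+\frac{q-1}{1-e^{-\alpha}}+\Big(q-\frac{q-1}{1-e^{-\alpha}}\Big)\sigma_\alpha
=\frac{q-e^{-\alpha}}{1-e^{-\alpha}}+\frac{1-qe^{-\alpha}}{1-e^{-\alpha}}\,\sigma_\alpha .
\]
The last coefficient is $\sigma_\alpha(c_\alpha)=\frac{q-e^{\alpha}}{1-e^{\alpha}}$. Hence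
\begin{equation}\label{eq:T}
T_\alpha+1=(1+\sigma_\alpha)c_\alpha .
\end{equation}

An element of $K\rtimes W_0$ annihilating $\mathcal O$ is $0$, by independence of characters. So the elements of $\mathcal O[\delta^{-1}]\rtimes W_0$ that map $\mathcal O$ to itself form a subalgebra of $\operatorname{End}(\mathcal O)$, and it contains the images of $\mathcal O$ and the $T_\alpha$, which generate the image of $\mathbf H_q$. This gives an algebra map $\mathbf H_q\to\mathcal O[\delta^{-1}]\rtimes W_0$. It is injective: multiplying \eqref{eq:T} along a reduced word of $w\in W_0$ shows that the image of $T_w$ is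
\begin{equation}\label{eq:triangular}
f_ww+\sum_{l(v)<l(w)}f_vv,\qquad f_w\ne0,
\end{equation}
since $f_w$ is a product of $W_0$-translates of the nonzero functions $\frac{1-qe^{-\alpha}}{1-e^{-\alpha}}$. So the images of the $T_w$, $w\in W_0$, are linearly independent over $K$.

\subsection{Completion}
Let $\mathfrak m_s\subset Z$ be the ideal of functions vanishing at $s$. As the $U_x$ form a basis of $Z$ and $U_0=1$, the ideal $\mathfrak m_s$ is spanned by the $U_x-\operatorname{tr}(s,V(x))$, so $\mathbf I_{s,q}^k=\mathfrak m_s^k\mathbf H_q$. Now $\mathbf H_q$ is a finite module over the Noetherian ring $Z$; hence $\hat{\mathbf H}_{s,q}=\mathbf H_q\otimes_Z\hat Z$, where $\hat Z$ is the $\mathfrak m_s$-adic completion, which is flat over $Z$. The points of $T$ over $\mathfrak m_s$ are those of the orbit $W_0s$, so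
\[
\hat{\mathcal O}:=\mathcal O\otimes_Z\hat Z=\prod_{u\in W_0s}\hat{\mathcal O}_{T,u}
\]
is the product of the complete local rings. Since $\delta$ is nonzero in each of these domains, flatness gives
\[
\hat{\mathbf H}_{s,q}\hookrightarrow\hat{\mathcal O}[\delta^{-1}]\rtimes W_0\subset\hat{\mathcal K}\rtimes W_0,\qquad\hat{\mathcal K}=\prod_u\operatorname{Frac}\hat{\mathcal O}_{T,u},
\]
and $\hat{\mathbf H}_{s,q}=\bigoplus_{w\in W_0}\hat{\mathcal O}T_w$ is generated as an algebra by $\hat{\mathcal O}$ and the $T_\alpha$, $\alpha\in\Delta$.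

We identify $\hat{\mathcal O}_{T,u}$ with $S$ by $f\mapsto f(u\exp(\cdot))$; then $e^x$ becomes $x(u)\exp(x)$ at $u$. With $e_u$ the idempotent of the factor at $u$,
\begin{equation}\label{eq:local}
\hat{\mathcal O}=\bigoplus_{u\in W_0s}Se_u,\qquad\hat{\mathcal K}=\bigoplus_uFe_u,\qquad w(fe_u)=w(f)e_{wu}\quad(w\in W_0).
\end{equation}
The gain is that all points of the orbit now carry the same ring $S$, with the same linear action of $W_0$.

Let $W_s=\operatorname{Stab}_{W_0}(s)$; by (F2), $W_s=W(R_1(s))$. By \eqref{eq:local}, $e_s(\hat{\mathcal K}\rtimes W_0)e_s=(F\rtimes W_s)e_s\cong F\rtimes W_s$. For $w,w'\in W_0$ the map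
\begin{equation}\label{eq:phi}
\Phi_{w',w}:\ e_{w's}(\hat{\mathcal K}\rtimes W_0)e_{ws}\to F\rtimes W_s,\qquad x\mapsto w'^{-1}xw\in e_s(\hat{\mathcal K}\rtimes W_0)e_s,
\end{equation}
is bijective, and $\Phi_{w'',w'}(x)\,\Phi_{w',w}(y)=\Phi_{w'',w}(xy)$.

\subsection{The case $q=1$}
Here $c_\alpha=1$ and $T_\alpha=\sigma_\alpha$. So $\hat{\mathbf H}_{s,1}=\big(\bigoplus_uSe_u\big)\rtimes W_0$, and each $\Phi_{w',w}$ maps $e_{w's}\hat{\mathbf H}_{s,1}e_{ws}$ onto $S\rtimes W_s$. Letting $w,w'$ run through a set of representatives of $W_0/W_s$ we get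
\begin{equation}\label{eq:q1}
\hat{\mathbf H}_{s,1}\cong M_{|W_0/W_s|}(S\rtimes W_s),\qquad W_s=W(R_1(s)).
\end{equation}

\subsection{Generators for $q\ne1$}
If $q\ne1$, each $c_\alpha$ is, near each point $u$, a unit times $\alpha^{-1}$, $1$ or $\alpha$. Removing the units leaves generators that depend only on which of the three cases $\alpha(u)=1$, $\alpha(u)=q^{-1}$, or neither, occurs.

\begin{lemma}\label{lem:gen}
Let $q\ne1$. Then $\hat{\mathbf H}_{s,q}$ is generated by the $Se_u$ and the elements
\[
X_{\alpha,u}=\begin{cases}\partial_\alpha e_u&\text{if }\alpha(u)=1,\\ \sigma_\alpha\,\alpha\,e_u&\text{if }\alpha(u)=q^{-1},\\ \sigma_\alpha e_u&\text{otherwise}\end{cases}\qquad(\alpha\in\Delta,\ u\in W_0s).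
\]
In the first case $\sigma_\alpha u=u$.
\end{lemma}

\begin{proof}
The algebra is generated by the $Se_u$ and the $(T_\alpha+1)e_u=(1+\sigma_\alpha)c_\alpha e_u$. At $u$ we have
\[
c_\alpha=\frac{q-\alpha(u)^{-1}\exp(-\alpha)}{1-\alpha(u)^{-1}\exp(-\alpha)}.
\]

Let $\alpha(u)\ne1$. Then $c_\alpha e_u\in Se_u$, and we may replace the generator by $\sigma_\alpha c_\alpha e_u$. If $\alpha(u)\ne q^{-1}$, then $c_\alpha$ is a unit of $S$ at $u$. If $\alpha(u)=q^{-1}$, the numerator is $q(1-\exp(-\alpha))$, a unit times $\alpha$, and the denominator is the unit $1-q\exp(-\alpha)$. In both cases multiply on the right by the inverse of the unit.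

Let $\alpha(u)=1$. Then $\sigma_\alpha u=u\,\alpha^\vee(\alpha(u))^{-1}=u$. The numerator $q-\exp(-\alpha)$ is a unit because $q\ne1$, and the denominator is a unit times $\alpha$. So, up to right multiplication by a unit, the generator is $(1+\sigma_\alpha)\frac1\alpha e_u=\frac1\alpha(1-\sigma_\alpha)e_u$.
\end{proof}

\begin{remark}[The hypothesis on the derived group]\label{rem:pgl2}
The hypothesis on the derived group enters through (F2), and Theorem~\ref{thm:A} fails without it. (F1) and the computations above also hold for $G=PGL_2$, where $X=\mathbb Z\alpha$ and $\alpha:T\to\mathbb C^*$ is an isomorphism, except that $\operatorname{Stab}_{W_0}(s)$ need not be $W(R_1(s))$. Let $q\ne\pm1$ and $\alpha(s)=-1$. Then $R_1(s)=\varnothing$, but $\sigma_\alpha s=s$. The orbit is one point, $c_\alpha$ is a unit there, and $\hat{\mathbf H}_{s,q}=S\rtimes W_0$, which has a one-dimensional module. If $\alpha(t)\notin\{1,-1,q,q^{-1}\}$, the orbit has two points and $\hat{\mathbf H}_{t,q}\cong M_2(S)$, computed as in Section~\ref{sec:sl2}; it has no one-dimensional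 module. But $\mathcal N_{s,q}=\mathcal N_{t,q}=\{0\}$.
\end{remark}

\section{The smallest case: $SL_2$}\label{sec:sl2}

Let $G=SL_2$, $R=\{\pm\alpha\}$, $\sigma=\sigma_\alpha$, $a=\alpha(s)$, and let $e,f$ be root vectors for $\alpha,-\alpha$. Here $S=\mathbb C[[\alpha]]$, $\sigma(\alpha)=-\alpha$, and $\Lambda=S^\sigma=\mathbb C[[\alpha^2]]$. Let first $q\ne1$.

\emph{Case $a\ne1$.} The orbit consists of the two points $s$ and $\sigma s$, with $\alpha(\sigma s)=a^{-1}$. By means of $\Phi_{w',w}$, $w,w'\in\{1,\sigma\}$, the algebra becomes an algebra of $2\times2$ matrices over $F$, rows and columns indexed by $s,\sigma s$ in this order. It is generated by the diagonal matrices over $S$ together with one element in each off-diagonal place. Lemma~\ref{lem:gen} gives: $1$ in the lower left corner, or $\alpha$ if $a=q^{-1}$; and $1$ in the upper right corner, or $\sigma\alpha\sigma^{-1}=-\alpha$ if $a^{-1}=q^{-1}$. So we get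
\[
\begin{array}{lll}
a\notin\{1,q,q^{-1}\}: & \hat{\mathbf H}_{s,q}\cong\begin{pmatrix}S&S\\S&S\end{pmatrix}, & \mathcal N_{s,q}=\{0\};\\[3mm]
a=q^{-1}\ne q: & \hat{\mathbf H}_{s,q}\cong\begin{pmatrix}S&S\\ \alpha S&S\end{pmatrix}, & \mathcal N_{s,q}=\mathbb Ce;\\[3mm]
a=q\ne q^{-1}: & \hat{\mathbf H}_{s,q}\cong\begin{pmatrix}S&\alpha S\\ S&S\end{pmatrix}, & \mathcal N_{s,q}=\mathbb Cf;\\[3mm]
a=q=-1: & \hat{\mathbf H}_{s,q}\cong\begin{pmatrix}S&\alpha S\\ \alpha S&S\end{pmatrix}, & \mathcal N_{s,q}=\mathbb Ce\cup\mathbb Cf.
\end{array}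
\]
(In the last case $xe+yf$ is nilpotent if and only if $xy=0$.)

\emph{Case $a=1$.} The orbit is one point, and $\hat{\mathbf H}_{s,q}$ is the subalgebra of $F\rtimes\langle\sigma\rangle$ generated by $S$ and $\partial_\alpha$. It acts faithfully and $\Lambda$-linearly on $S=\Lambda\oplus\alpha\Lambda$. In the basis $1,\alpha$ we have $\partial_\alpha(1)=0$, $\partial_\alpha(\alpha)=2$, so $\frac12\partial_\alpha$ is the matrix unit $E_{12}$. Multiplication by $\alpha$ is $E_{21}+\alpha^2E_{12}$. So the algebra contains $\Lambda$, $E_{12}$ and $E_{21}$, and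
\[
\hat{\mathbf H}_{s,q}\cong M_2(\Lambda)=M_2(\mathbb C[[\alpha^2]])\cong M_2(\mathbb C[[\alpha]])=M_2(S),\qquad\mathcal N_{s,q}=\{0\}.
\]
The algebra is the same as for generic $a$, as Theorem~\ref{thm:A} demands. This is the mechanism of the general proof: a root of value $1$ contributes a matrix algebra over an invariant ring, and the invariant ring is again a power series ring.

\emph{The parameter $q=1$.} If $a\ne1$, then $\hat{\mathbf H}_{s,1}\cong M_2(S)$ and $\mathcal N_{s,1}=\{0\}$. If $a=1$, then $\hat{\mathbf H}_{s,1}\cong S\rtimes\langle\sigma\rangle$, and $\mathcal N_{s,1}$ is the whole nilpotent cone. With the idempotents $\frac12(1\pm\sigma)$, which commute with even and are interchanged by odd elements of $S$, we get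
\begin{equation}\label{eq:iwahori}
S\rtimes\langle\sigma\rangle\cong\begin{pmatrix}\Lambda&\alpha\Lambda\\ \alpha\Lambda&\Lambda\end{pmatrix}\cong\begin{pmatrix}\Lambda&\Lambda\\ z\Lambda&\Lambda\end{pmatrix},\qquad z=\alpha^2,\quad\Lambda=\mathbb C[[z]],
\end{equation}
the second isomorphism being conjugation by a diagonal matrix.

Two consequences. First, $(a,q)=(1,1)$ and $(a,q)=(-1,-1)$ have the same $R_V=\{\pm\alpha\}$, but different $\mathcal N_{s,q}$, and their algebras are not isomorphic: the Jacobson radical $J$ is $\begin{pmatrix}z\Lambda&\Lambda\\z\Lambda&z\Lambda\end{pmatrix}$ for the last algebra in \eqref{eq:iwahori} and $\alpha M_2(S)$ for $\begin{pmatrix}S&\alpha S\\ \alpha S&S\end{pmatrix}$, and $J/J^2$ has dimension $2$ and $4$ respectively. So $R_V$ alone does not determine the algebra unless one knows whether $q=1$. Second, \eqref{eq:iwahori} is isomorphic to the algebra for $a=q^{-1}\ne q$ (rename $z$ as $\alpha$), although $\mathcal N_{s,q}$ is the nilpotent cone in one case and a line in the other. So, if $q$ may vary, the converse of Theorem~\ref{thm:A}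 fails even up to $\operatorname{Aut}(\mathfrak g)$ already for $SL_2$.

\section{Systems over the Weyl chambers}\label{sec:systems}

For larger groups we must keep track of many points $u=ws$ and all simple roots. Since $\alpha(ws)=(w^{-1}\alpha)(s)$, the simple roots seen from the point $ws$ are the roots $w^{-1}\Delta$ seen from $s$. So instead of moving the point we keep $s$ fixed and move the chamber.

\subsection{Chambers}
Let $\mathfrak t_{\mathbb R}\subset\mathfrak t$ be the real span of the coroots. Roots are real on $\mathfrak t_{\mathbb R}$; write $\gamma^\perp=\ker\gamma\cap\mathfrak t_{\mathbb R}$. Let $\mathrm{Ch}$ be the set of chambers, i.e.\ of connected components of the complement of all $\gamma^\perp$ in $\mathfrak t_{\mathbb R}$. Let $A_+$ be the dominant chamber. The group $W_0$ acts simply transitively on $\mathrm{Ch}$; for $A\in\mathrm{Ch}$ define $w_A\in W_0$ and $\Delta(A)\subset R$ by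
\[
A=w_A^{-1}A_+,\qquad\Delta(A)=w_A^{-1}\Delta .
\]
So $\Delta(A)$ is the set of roots $\gamma$ which are positive on $A$ and for which $\gamma^\perp$ is a wall of $A$; the chamber across this wall is $\sigma_\gamma A$. We have $w_{yA}=w_Ay^{-1}$ for $y\in W_0$. If $\alpha\in\Delta$ and $\gamma=w_A^{-1}\alpha\in\Delta(A)$, then
\begin{equation}\label{eq:adj}
\sigma_\alpha w_A=w_A\sigma_\gamma=w_{\sigma_\gamma A},\qquad\alpha(w_As)=\gamma(s).
\end{equation}

\subsection{Definition}
A \emph{system} in an algebra $\mathcal R$ is a family of subspaces $\mathcal C(B,A)\subset\mathcal R$ ($A,B\in\mathrm{Ch}$) with $\mathcal C(B',B)\,\mathcal C(B,A)\subset\mathcal C(B',A)$. In other words, it is a linear category (possibly without identities) whose objects are the chambers and whose morphisms $A\to B$ form the subspace $\mathcal C(B,A)$ of $\mathcal R$. For $\mathcal D\subset\mathrm{Ch}$ let $\mathcal C_{\mathcal D}$ be the algebra of matrices $(a_{B,A})_{B,A\in\mathcal D}$ with $a_{B,A}\in\mathcal C(B,A)$.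

Let $\Psi\subset R$ be a root subsystem and $E\subset R\setminus\Psi$ a subset stable under $W(\Psi)$. We shall need not only $S$ but also other coefficients. A \emph{coefficient ring} for $(\Psi,E)$ is an integral domain $\Sigma\supset\mathbb C$ with an action of $W(\Psi)$ by $\mathbb C$-algebra automorphisms, together with a nonzero element of $\Sigma$ for each $\gamma\in\Psi\cup E$, again denoted $\gamma$. We require that $y\in W(\Psi)$ maps the element $\gamma$ to the element $y\gamma$, and that the elements belonging to $\gamma$ and $-\gamma$ are negatives of each other if both roots lie in $\Psi\cup E$. For example, $S$ is a coefficient ring.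

\begin{definition}\label{def:system}
$\mathcal C^\Sigma(\Psi,E)$ is the smallest system in $\operatorname{Frac}(\Sigma)\rtimes W(\Psi)$ such that for all $A\in\mathrm{Ch}$:
\begin{itemize}
\item[(S1)] $\Sigma\subset\mathcal C(A,A)$;
\item[(S2)] $y\in\mathcal C(yA,A)$ for $y\in W(\Psi)$;
\item[(S3)] for $\gamma\in\Delta(A)$: if $\gamma\in\Psi$, then $\partial_\gamma\in\mathcal C(A,A)$; if $\gamma\in E$, then $\gamma\in\mathcal C(\sigma_\gamma A,A)$; if $\gamma\notin\Psi\cup E$, then $1\in\mathcal C(\sigma_\gamma A,A)$.
\end{itemize}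
We write $\mathcal C(\Psi,E)$ for $\mathcal C^S(\Psi,E)$.
\end{definition}

(An intersection of systems is a system, so a smallest one exists.) An isomorphism of coefficient rings, compatible with $W(\Psi)$ and the elements $\gamma$, induces an isomorphism of systems. By (S2), applied to $y$, $y'$ and their inverses,
\begin{equation}\label{eq:conj}
\mathcal C(y'B,yA)=y'\,\mathcal C(B,A)\,y^{-1}\qquad(y,y'\in W(\Psi)).
\end{equation}
Hence, up to conjugation by a diagonal matrix, $\mathcal C_{\mathcal D}$ is the same for all sets $\mathcal D$ of representatives of the $W(\Psi)$-orbits on $\mathrm{Ch}$.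

\begin{proposition}\label{prop:model}
Let $q\ne1$, $R_1=R_1(s)$, $R_V=R_V(s,q)$, and let $\mathcal D$ be a set of representatives of the $W(R_1)$-orbits on $\mathrm{Ch}$. Then $\hat{\mathbf H}_{s,q}\cong\mathcal C_{\mathcal D}(R_1,R_V)$.
\end{proposition}

\begin{proof}
Since $q\ne1$, the sets $R_1$ and $R_V$ are disjoint, and $R_V$ is stable under $W(R_1)$, which fixes $s$. So $\mathcal C:=\mathcal C(R_1,R_V)$ is defined.

Put $u_A=w_As$ and $\Phi_{B,A}=\Phi_{w_B,w_A}$, see \eqref{eq:phi}. Then $\mathcal C'(B,A):=\Phi_{B,A}(e_{u_B}\hat{\mathbf H}_{s,q}e_{u_A})$ is a system in $F\rtimes W(R_1)$. As $u_{yA}=w_Ay^{-1}s$, we have $u_B=u_A$ if and only if $B\in W_sA$; since $W_s=W(R_1)$ by (F2), $A\mapsto u_A$ is a bijection $\mathcal D\to W_0s$, and $\hat{\mathbf H}_{s,q}\cong\mathcal C'_{\mathcal D}$. We show that $\mathcal C'=\mathcal C$.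

$\mathcal C\subset\mathcal C'$: we verify (S1)--(S3) for $\mathcal C'$. (S1) holds since $\Phi_{A,A}(Se_{u_A})=w_A^{-1}(S)=S$. (S2) holds since $\Phi_{yA,A}(e_{u_A})=w_{yA}^{-1}w_A=y$. For (S3) let $\gamma=w_A^{-1}\alpha$ with $\alpha\in\Delta$. By \eqref{eq:adj}, $\alpha(u_A)=\gamma(s)$, so the three cases of (S3) are those of Lemma~\ref{lem:gen} for $u=u_A$, and, in the respective cases,
\begin{equation}\label{eq:images}
\Phi_{A,A}(\partial_\alpha e_{u_A})=\partial_\gamma,\qquad\Phi_{\sigma_\gamma A,A}(\sigma_\alpha\alpha e_{u_A})=\gamma,\qquad\Phi_{\sigma_\gamma A,A}(\sigma_\alpha e_{u_A})=1 ,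
\end{equation}
the last two because $w_{\sigma_\gamma A}^{-1}=w_A^{-1}\sigma_\alpha$.

$\mathcal C'\subset\mathcal C$: by Lemma~\ref{lem:gen} an element of $e_{u_B}\hat{\mathbf H}_{s,q}e_{u_A}$ is a sum of products $g_k\cdots g_1$ of elements of the $Se_u$ and of $X_{\alpha,u}$'s with matching idempotents. Put $A_0=A$. If $g_i$ lies in some $Se_u$ or is an $X_{\alpha,u}$ of the first type, let $A_i=A_{i-1}$; otherwise let $A_i=\sigma_\gamma A_{i-1}$ with $\gamma=w_{A_{i-1}}^{-1}\alpha$. Then $g_i\in e_{u_{A_i}}\hat{\mathbf H}_{s,q}e_{u_{A_{i-1}}}$, and $\Phi_{A_i,A_{i-1}}(g_i)\in\mathcal C(A_i,A_{i-1})$ by (S1), \eqref{eq:images} and (S3). So $\Phi_{A_k,A}(g_k\cdots g_1)\in\mathcal C(A_k,A)$. Finally $u_{A_k}=u_B$, so $B=yA_k$ with $y\in W(R_1)$, and $\Phi_{B,A}=y\,\Phi_{A_k,A}$ maps the product into $\mathcal C(B,A)$ by (S2).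
\end{proof}

\section{Crossing walls}\label{sec:crossing}

In a system satisfying (S1)--(S3) only one kind of step between chambers is obstructed: crossing the wall of a root of $E$ from its positive to its negative side. All other walls can be crossed freely, including those of roots of $\Psi$. This has a consequence for the elements $\partial_\gamma$. Definition~\ref{def:system} provides them only at chambers that have $\gamma^\perp$ as a wall; if $\gamma\perp E$, free crossing carries them to all chambers.

\begin{lemma}\label{lem:cross}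
Let $\mathcal C$ be a system in $\operatorname{Frac}(\Sigma)\rtimes W(\Psi)$ satisfying {\rm(S1)--(S3)}, and let $A,B\in\mathrm{Ch}$.
\begin{enumerate}
\item[(i)] If $\gamma\in\Delta(A)$ and $\gamma\notin E$, then $1\in\mathcal C(\sigma_\gamma A,A)$.
\item[(ii)] If no root of $E$ is positive on $A$ and negative on $B$, then $1\in\mathcal C(B,A)$.
\item[(iii)] If every root of $E$ has the same sign on $A$ and on $B$, then $\mathcal C(B',A)=\mathcal C(B',B)$ and $\mathcal C(A,B')=\mathcal C(B,B')$ for all $B'\in\mathrm{Ch}$.
\item[(iv)] If $\gamma\in\Psi$ is orthogonal to all roots of $E$, then $\partial_\gamma\in\mathcal C(A,A)$.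
\end{enumerate}
\end{lemma}

\begin{proof}
(i) For $\gamma\notin\Psi$ this is (S3). Let $\gamma\in\Psi$. By (S1) and (S3), $\sigma_\gamma=1-\gamma\,\partial_\gamma\in\mathcal C(A,A)$. By (S2), $\sigma_\gamma\in\mathcal C(\sigma_\gamma A,A)$. The product $\sigma_\gamma\sigma_\gamma=1$ lies in $\mathcal C(\sigma_\gamma A,A)$.

(ii) Fix $x\in A$. If the segment from $x$ to $y$ meets $H\cap H'$ for root hyperplanes $H\ne H'$, then $y$ lies in the span of $x$ and $H\cap H'$, a proper subspace. So we may choose $y\in B$ such that the segment crosses the root hyperplanes one at a time. At each crossing it passes from a chamber $A_i$ through a wall $\gamma^\perp$, $\gamma\in\Delta(A_i)$, to $\sigma_\gamma A_i$. The linear form $\gamma$ changes sign only once on the segment, so it is positive on $A$ and negative on $B$. Hence $\gamma\notin E$, and $1\in\mathcal C(\sigma_\gamma A_i,A_i)$ by (i). Multiply these; if there is no crossing, then $A=B$ and (S1) applies.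

(iii) By (ii), $1\in\mathcal C(B,A)$ and $1\in\mathcal C(A,B)$.

(iv) Since $\partial_{-\gamma}=-\partial_\gamma$, we may assume $\gamma>0$ on $A$. Let $x\in A$ and $p=x-\frac12\gamma(x)\gamma^\vee\in\gamma^\perp$. As $\gamma\perp E$, every $\beta\in E$ has $\beta(p)=\beta(x)\ne0$. Move $p$ slightly inside $\gamma^\perp$ so that it lies on no root hyperplane other than $\gamma^\perp$ while the signs of the $\beta(p)$, $\beta\in E$, do not change. Let $A_1$ be the chamber with $p$ in its closure on which $\gamma>0$. Then $\gamma\in\Delta(A_1)$, so $\partial_\gamma\in\mathcal C(A_1,A_1)$ by (S3), and all roots of $E$ have the same sign on $A_1$ as on $A$. So $\mathcal C(A_1,A_1)=\mathcal C(A,A)$ by (iii).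
\end{proof}

\begin{corollary}\label{cor:empty}
We have $\mathcal C_{\mathrm{Ch}}(\varnothing,\varnothing)=M_{|W_0|}(S)$. If $R_1(s)=R_V(s,q)=\varnothing$, then $\hat{\mathbf H}_{s,q}\cong M_{|W_0|}(S)$.
\end{corollary}

\begin{proof}
In $\mathcal C(\varnothing,\varnothing)$ we have $1\in\mathcal C(B,A)$ for all $A,B$ by Lemma~\ref{lem:cross}(ii), so $S\subset\mathcal C(B,A)$; and the family with all members equal to $S$ is a system with (S1)--(S3). This proves the first statement. For the second use Proposition~\ref{prop:model} if $q\ne1$, and \eqref{eq:q1} with $W_s=1$ if $q=1$.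
\end{proof}

\section{Only $R_V$ matters when $q\ne1$}\label{sec:delete}

Let $q\ne1$, $R_1=R_1(s)$ and $R_V=R_V(s,q)$. By Proposition~\ref{prop:model} the algebra is determined by the pair $(R_1,R_V)$. We must remove the dependence on $R_1$. Put
\[
R'=\{\alpha\in R_1:\alpha\perp\beta\text{ for all }\beta\in R_V\},\qquad R''=R_1\setminus R'.
\]
We show that $R''$ is determined by $R_V$ and that $R'$ can be deleted without changing the isomorphism class of the algebra.

\subsection{The roots in $R''$ are determined by $R_V$}

\begin{example}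
Let $G=GL_3$, $q\ne\pm1$, $s=\operatorname{diag}(1,1,q)$, and let $\epsilon_i$ be the coordinate characters of the diagonal torus. Then $R_V=\{\epsilon_1-\epsilon_3,\epsilon_2-\epsilon_3\}$ and $R_1=R''=\{\pm(\epsilon_1-\epsilon_2)\}$. The roots of $R''$ are the differences of the two roots in $R_V$, so they can be recovered from $R_V$.
\end{example}

\begin{lemma}\label{lem:split}
\begin{enumerate}
\item[(i)] $R'$ and $R''$ are mutually orthogonal root subsystems.
\item[(ii)] $R''=\{\alpha\in R:\ \alpha\not\perp\beta\text{ for some }\beta\in R_V,\text{ and }\beta-\alpha\in R_V\text{ for some }\beta\in R_V\}$. In particular $R''$ depends only on $R_V$.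
\end{enumerate}
\end{lemma}

\begin{proof}
$W(R_1)$ fixes $s$, so it preserves $R_V$.

(i) Let $\alpha\in R'$, $\eta\in R''$, and choose $\beta\in R_V$ with $\langle\beta,\eta^\vee\rangle\ne0$. Then $\alpha$ is orthogonal to $\beta$ and to $\sigma_\eta\beta=\beta-\langle\beta,\eta^\vee\rangle\eta\in R_V$, hence to $\eta$. If $\gamma,\alpha\in R'$, then $\sigma_\gamma\alpha\in R_1$ is orthogonal to $\sigma_\gamma R_V=R_V$, so $\sigma_\gamma\alpha\in R'$. If $\gamma,\alpha\in R''$ and $\sigma_\gamma\alpha$ were in $R'$, it would be orthogonal to $\gamma$, so $\alpha=\sigma_\gamma(\sigma_\gamma\alpha)=\sigma_\gamma\alpha\in R'$, a contradiction.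

(ii) Let $\alpha\in R''$. There is $\beta\in R_V$ with $\langle\beta,\alpha^\vee\rangle>0$; if the number is negative, replace $\beta$ by $\sigma_\alpha\beta\in R_V$. As $\beta(s)=q^{-1}\ne1=\alpha(s)$, we have $\beta\ne\alpha$, and $\beta\neq-\alpha$ because the pairing is positive. So $\beta-\alpha$ is a root, and $(\beta-\alpha)(s)=q^{-1}$. Conversely, if $\beta,\beta-\alpha\in R_V$, then $\alpha(s)=1$; if moreover $\alpha$ is not orthogonal to all of $R_V$, then $\alpha\in R''$.
\end{proof}

The hypothesis $q\ne1$ was used to get $\beta\ne\alpha$; for $q=1$ we have $R_1=R_V$.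

\subsection{The nil Hecke algebra of $R'$}
The roots in $R'$ are not determined by $R_V$. For $SL_2$ with $a=1$, where $R'=R$, they produced an algebra $M_2(S^\sigma)$. Here is the general form. Let
\[
W'=W(R'),\quad m=|W'|,\quad\mathfrak t'=\text{the span of the coroots of }R',\quad k=\dim\mathfrak t',\quad S'=\mathbb C[[\mathfrak t']],\quad\Lambda'=S'^{W'},
\]
and let $\mathrm{NH}$ be the subalgebra of $\operatorname{Frac}(S')\rtimes W'$ generated by $S'$ and the $\partial_\gamma$, $\gamma\in R'$. It acts on $S'$, which is free of rank $m$ over $\Lambda'$, and the point of the next lemma is that it is the full algebra of $\Lambda'$-linear endomorphisms.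

\begin{lemma}\label{lem:nil}
\begin{enumerate}
\item[(i)] $\Lambda'$ is a power series ring in $k$ variables, and $S'=\bigoplus_{i=1}^mh_i\Lambda'$ with the polynomials $h_i$ of {\rm(F3)}.
\item[(ii)] There are matrix units $E_{ij}\in\mathrm{NH}$ $(1\le i,j\le m)$, that is, $E_{ij}E_{kl}=\delta_{jk}E_{il}$ and $\sum_iE_{ii}=1$, such that $\mathrm{NH}=\bigoplus_{i,j}E_{ij}\Lambda'$. The $E_{ij}$ commute with $\Lambda'$.
\item[(iii)] $W'\subset\mathrm{NH}$.
\end{enumerate}
\end{lemma}

\begin{proof}
(iii) holds since $\sigma_\gamma=1-\gamma\,\partial_\gamma$.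

(i) Decompose power series into homogeneous components. Those of an element of $\Lambda'$ lie in $\mathbb C[f_1,\dots,f_k]$, so $\Lambda'=\mathbb C[[f_1,\dots,f_k]]$; and each homogeneous component of an element of $S'$ is uniquely $\sum_ih_ig_i$ with homogeneous invariant $g_i$.

(ii) Let $d$ and $\partial$ be as in (F3) for a positive system of $R'$. An antiinvariant element of $S'$ vanishes on $\gamma=0$ for all $\gamma\in R'$. Since the positive roots are pairwise nonproportional linear forms, it is divisible by $d$, which is itself antiinvariant. So $\partial$ maps $S'$ to $\Lambda'$ and is $\Lambda'$-linear, and $(f,g)=\partial(fg)$ is a symmetric $\Lambda'$-bilinear form on $S'$.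

\emph{The Gram matrix $\Gamma=(\partial(h_ih_j))_{i,j}$ has determinant in $\mathbb C^*$.} Let $M=(y(h_i))_{y\in W',i}$, a square matrix. Then $\Gamma=d^{-1}M^T\operatorname{diag}(\varepsilon(y))M$ and $\det\Gamma=\pm d^{-m}(\det M)^2$. We have $\det M\ne0$: the $h_i$ span $\operatorname{Frac}\mathbb C[\mathfrak t']$ over its subfield of $W'$-invariants, so a relation $\sum_yc_y\,y(h_i)=0$ for all $i$ would give $\sum_yc_yy=0$ on this field and all $c_y=0$. Also $\det M$ is homogeneous of degree $\sum_i\deg h_i$. By (F3) this is the derivative at $z=1$ of $\prod_i\frac{1-z^{d_i}}{1-z}=\prod_i(1+z+\dots+z^{d_i-1})$, which is $\prod_id_i\cdot\sum_i\frac{d_i-1}2=mN'/2$. Since $\deg d=N'$, the nonzero polynomial $\det\Gamma$ is homogeneous of degree $mN'-mN'=0$.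

Hence there is a dual basis $(h_j^*)$ of $S'$ over $\Lambda'$ with $\partial(h_lh_j^*)=\delta_{lj}$. Put $E_{ij}=h_i\,\partial\,h_j^*$. Then $E_{ij}(h_l)=h_i\,\partial(h_j^*h_l)=\delta_{jl}h_i$. By (F3), $\partial$ is up to sign a product of $\partial_\gamma$'s, so $E_{ij}\in\mathrm{NH}$. As $W'$ fixes $\Lambda'$, all elements of $\operatorname{Frac}(S')\rtimes W'$ commute with $\Lambda'$.

The ring $\operatorname{Frac}(S')\rtimes W'$ acts faithfully and $\operatorname{Frac}(\Lambda')$-linearly on $\operatorname{Frac}(S')$. We have $\operatorname{Frac}(S')=\operatorname{Frac}(\Lambda')\cdot S'$, since the denominator $b$ of a fraction can be replaced by $\prod_{y\in W'}y(b)\in\Lambda'$. So elements of $\operatorname{Frac}(S')\rtimes W'$ are determined by their values on the $h_l$. This shows the relations $E_{ij}E_{kl}=\delta_{jk}E_{il}$ and $\sum_iE_{ii}=1$, and that the sum $\sum E_{ij}\Lambda'$ is direct. It also shows that an element preserving $S'$, say with $h_l\mapsto\sum_ih_ia_{il}$, $a_{il}\in\Lambda'$, equals $\sum_{i,l}E_{il}a_{il}$. Now $S'$ and all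 $\partial_\gamma$ preserve $S'$, because $f-\sigma_\gamma f$ vanishes on $\gamma=0$. Hence $\mathrm{NH}\subset\bigoplus E_{ij}\Lambda'$, and the reverse inclusion follows from $E_{ij}\in\mathrm{NH}$, $\Lambda'\subset S'\subset\mathrm{NH}$.
\end{proof}

\subsection{Splitting off $R'$}

\begin{proposition}\label{prop:delete}
Let $q\ne1$. Then $\hat{\mathbf H}_{s,q}\cong\mathcal C_{\mathcal D''}(R'',R_V)$ for any set $\mathcal D''$ of representatives of the $W(R'')$-orbits on $\mathrm{Ch}$.
\end{proposition}

The difficulty is that the walls of $R'$, $R''$ and $R_V$ are interlaced with each other and with those of the remaining roots, so that $\mathcal C(R_1,R_V)$ is not visibly a tensor product. We shall find a system $\mathcal Q$ that commutes with the matrix units of $\mathrm{NH}$ and satisfies $\mathcal C(R_1,R_V)=\mathrm{NH}\cdot\mathcal Q$. It is defined like $\mathcal C(R'',R_V)$, but over a ring of invariants. Then we exchange the ring of invariants for an isomorphic one, as we did for $SL_2$.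

\begin{proof}
Put $W''=W(R'')$ and $W_1=W(R_1)$, and let $\mathfrak t_0=\bigcap_{\gamma\in R'}\ker\gamma$, so $\mathfrak t=\mathfrak t'\oplus\mathfrak t_0$. Roots in $R'$ vanish on $\mathfrak t_0$, and $W'$ acts trivially on $\mathfrak t_0$. Roots in $R''\cup R_V$ are orthogonal to $R'$, hence vanish on $\mathfrak t'$. So $W''$ acts trivially on $\mathfrak t'$ and preserves $\mathfrak t_0$, which contains the coroots of $R''$. Consequently $W'$ and $W''$ commute, meet in $1$, and $W_1=W'\times W''$. For a ring $P$ write $P[[\mathfrak t_0]]$ for power series over $P$ in linear coordinates of $\mathfrak t_0$. Then $S=S'[[\mathfrak t_0]]$ and, by Lemma~\ref{lem:nil}(i),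
\begin{equation}\label{eq:free}
\Lambda:=S^{W'}=\Lambda'[[\mathfrak t_0]],\qquad S=\bigoplus_ih_i\Lambda .
\end{equation}

\emph{Step 1: two coefficient rings.} Let $P$ be a power series ring over $\mathbb C$ in $k$ variables. Then $P[[\mathfrak t_0]]$, with $W''$ acting $P$-linearly through $\mathfrak t_0$, is a coefficient ring for $(R'',R_V)$, because $R''\cup R_V$ consists of nonzero linear forms on $\mathfrak t_0$. Let $\mathcal Q^P=\mathcal C^{P[[\mathfrak t_0]]}(R'',R_V)$. An isomorphism $P\cong\tilde P$ of $\mathbb C$-algebras, applied to coefficients, induces $P[[\mathfrak t_0]]\cong\tilde P[[\mathfrak t_0]]$, compatible with $W''$ and the linear forms, hence $\mathcal Q^P_{\mathcal D}\cong\mathcal Q^{\tilde P}_{\mathcal D}$ for all $\mathcal D\subset\mathrm{Ch}$. We use $P=S'$ and $P=\Lambda'$, which are isomorphic by Lemma~\ref{lem:nil}(i). We have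
\[
\mathcal Q^{S'}=\mathcal C(R'',R_V),\qquad\mathcal Q:=\mathcal Q^{\Lambda'}\ \text{ is a system in }\operatorname{Frac}(\Lambda)\rtimes W''\subset F\rtimes W_1 .
\]
For $y\in W'$ and $\beta\in R_V$ we have $y^{-1}\beta=\beta$, so $\beta$ has the same sign on $A$ and on $yA$. Lemma~\ref{lem:cross}(ii),(iii) gives, for every $P$,
\begin{equation}\label{eq:L}
1\in\mathcal Q^P(yA,A),\qquad\mathcal Q^P(y'B,yA)=\mathcal Q^P(B,A)\qquad(y,y'\in W').
\end{equation}

\emph{Step 2: the product system.} Inside $F\rtimes W_1$ the subring $\operatorname{Frac}(S')\rtimes W'$ commutes with $\operatorname{Frac}(\Lambda)\rtimes W''$: $W'$ fixes $\Lambda$ and commutes with $W''$, and $W''$ acts trivially on $S'$. In particular the $E_{ij}$ commute with all $\mathcal Q(B,A)$. Hence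
\[
\mathcal E(B,A):=\sum_{i,j}E_{ij}\,\mathcal Q(B,A)=\mathrm{NH}\cdot\mathcal Q(B,A)
\]
is a system; the second equality holds since $\mathrm{NH}=\bigoplus E_{ij}\Lambda'$ and $\Lambda'\subset\Lambda\subset\mathcal Q(B,B)$. If $x=\sum_{a,c}E_{ac}b_{ac}$ with $b_{ac}\in\operatorname{Frac}(\Lambda)\rtimes W''$, then $b_{ij}=\sum_kE_{ki}\,x\,E_{jk}$. So the $b_{ij}$ are determined by $x$, and
\begin{equation}\label{eq:ED}
\mathcal E_{\mathcal D}\cong M_m(\mathcal Q_{\mathcal D})\qquad\text{for all }\mathcal D\subset\mathrm{Ch}.
\end{equation}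

\emph{Step 3: $\mathcal C:=\mathcal C(R_1,R_V)$ equals $\mathcal E$.}

$\mathcal C\subset\mathcal E$: we verify (S1)--(S3) for $\mathcal E$. Note that $\mathcal Q\subset\mathcal E$ and $\mathrm{NH}\subset\mathcal E(A,A)$, as $1\in\mathrm{NH}$ and $1\in\mathcal Q(A,A)$. (S1) $S=\sum h_i\Lambda\subset\mathrm{NH}\cdot\mathcal Q(A,A)$ by \eqref{eq:free}. (S2) Let $y=y'y''$ with $y'\in W'$, $y''\in W''$. Then $y''\in\mathcal Q(y''A,A)$ by (S2) for $\mathcal Q$, and $1\in\mathcal Q(y'y''A,y''A)$ by \eqref{eq:L}, so $y''\in\mathcal Q(yA,A)$. Since $y'\in\mathrm{NH}$, we get $y=y'y''\in\mathcal E(yA,A)$. (S3) For $\gamma\in R'$ we have $\partial_\gamma\in\mathrm{NH}\subset\mathcal E(A,A)$. For $\gamma\in R''$, for $\gamma\in R_V$, and for $\gamma\notin R_1\cup R_V$, the required element is one of those in (S3) for $\mathcal Q$.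

$\mathcal E\subset\mathcal C$: first, $\mathcal Q\subset\mathcal C$. By the minimality of $\mathcal Q$ it suffices that $\mathcal C$ contains the elements required by (S1)--(S3) for $\mathcal Q$, which we call its generators. For (S1), (S2), and (S3) with $\gamma\notin R'$, the generators of $\mathcal Q$ are among those of $\mathcal C$. For $\gamma\in R'\cap\Delta(A)$ the generator of $\mathcal Q$ is $1\in\mathcal Q(\sigma_\gamma A,A)$, and $1\in\mathcal C(\sigma_\gamma A,A)$ by Lemma~\ref{lem:cross}(i), since $\gamma\notin R_V$. Second, $\mathrm{NH}\subset\mathcal C(A,A)$ for every $A$: $S'\subset S$, and $\partial_\gamma\in\mathcal C(A,A)$ for all $\gamma\in R'$ by Lemma~\ref{lem:cross}(iv); this is where the orthogonality $R'\perp R_V$ is needed. Hence $\mathcal E(B,A)=\mathrm{NH}\cdot\mathcal Q(B,A)\subset\mathcal C(B,A)$.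

\emph{Step 4: conclusion.} Let $\mathcal D$ represent the $W_1$-orbits on $\mathrm{Ch}$. Then $\{yA:A\in\mathcal D,\ y\in W'\}$ represents the $W''$-orbits, and by \eqref{eq:conj} we may take it as $\mathcal D''$. By \eqref{eq:L}, $\mathcal Q^{S'}_{\mathcal D''}\cong M_m(\mathcal Q^{S'}_{\mathcal D})$. With Proposition~\ref{prop:model}, Step 3, \eqref{eq:ED} and Step 1,
\[
\hat{\mathbf H}_{s,q}\cong\mathcal C_{\mathcal D}(R_1,R_V)=\mathcal E_{\mathcal D}\cong M_m(\mathcal Q^{\Lambda'}_{\mathcal D})\cong M_m(\mathcal Q^{S'}_{\mathcal D})\cong\mathcal Q^{S'}_{\mathcal D''}=\mathcal C_{\mathcal D''}(R'',R_V).\qedhere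
\]
\end{proof}

\begin{corollary}\label{cor:matrix}
Let $s\in T$ and $q\in\mathbb C^*$. If $R_V(s,q)=\varnothing$, then $\hat{\mathbf H}_{s,q}\cong M_{|W_0|}(S)$.
\end{corollary}

\begin{proof}
If $q=1$, then $R_1(s)=R_V(s,1)=\varnothing$ and Corollary~\ref{cor:empty} applies. If $q\ne1$, then $R''=\varnothing$, and $\hat{\mathbf H}_{s,q}\cong\mathcal C_{\mathrm{Ch}}(\varnothing,\varnothing)=M_{|W_0|}(S)$ by Proposition~\ref{prop:delete} and Corollary~\ref{cor:empty}.
\end{proof}

\section{Proof of Theorem~\ref{thm:A}}\label{sec:A}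

By Lemma~\ref{lem:torus} we may assume $s,t\in T$ and $R_V(s,q)=R_V(t,r)=:R_V$.

If $q\ne1$ and $r\ne1$, then Lemma~\ref{lem:split}(ii) attaches the same $R''$ to $(s,q)$ and to $(t,r)$. By Proposition~\ref{prop:delete} both algebras are isomorphic to $\mathcal C_{\mathcal D''}(R'',R_V)$.

If $q=r=1$, then $R_1(s)=R_V=R_1(t)$. So $W_s=W_t$, and \eqref{eq:q1} gives the isomorphism.

If exactly one of $q,r$ is $1$, then $R_V=\varnothing$ by Lemma~\ref{lem:torus}, and both algebras are isomorphic to $M_{|W_0|}(S)$ by Corollary~\ref{cor:matrix}. \qed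

\section{Proof of Theorem~\ref{thm:B}}\label{sec:B}

\subsection{Part (1)}
Since $\varphi$ carries roots and coroots to roots and coroots, it intertwines the reflections, preserves orthogonality of roots, carries $\mathfrak t_{\mathbb R}$ to $\tilde{\mathfrak t}_{\mathbb R}$, and carries chambers and their walls to chambers and walls. By the formula in Lemma~\ref{lem:split}(ii) it carries $R''(s)$ to $R''(t)$. So it transports the system $\mathcal C(R'',R_V)$ for $G$ to the corresponding system for $\tilde G$; here we use that the sets $\Delta(A)$, and hence Definition~\ref{def:system}, do not depend on the choice of simple roots. Apply Proposition~\ref{prop:delete}.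

For the particular cases conjugate $s$ into $T$. If $q\ne1$, take $\varphi=-1$ on $\mathfrak t$: indeed $R_V(s^{-1},q)=R_V(s,q^{-1})=\{\beta:\beta(s)=q\}=-R_V(s,q)$. If $q=1$, then $R_1(s^{-1})=R_1(s)$ and \eqref{eq:q1} applies; the second isomorphism is trivial.

Finiteness: after conjugating $s$ into $T$, the isomorphism class is determined by a subset of the finite set $R$, namely $R_V(s,q)$ if $q\ne1$ and $R_1(s)$ if $q=1$.

\subsection{Part (2)}
Conjugate $s$ and $t$ into $T$, separately. Let $a_1,\dots,a_p$ generate the $Z$-module $\mathbf H_q$. The center $Z$ is the kernel of $\mathbf H_q\to\mathbf H_q^p$, $x\mapsto([x,a_i])_i$. By flatness, $\hat Z$ is the kernel of the corresponding map on $\hat{\mathbf H}_{s,q}=\mathbf H_q\otimes_Z\hat Z$. This kernel is the center of $\hat{\mathbf H}_{s,q}$, as the $a_i$ generate $\hat{\mathbf H}_{s,q}$ over the central subring $\hat Z$. Now $\hat Z$ is local with maximal ideal $\hat{\mathfrak m}=\mathfrak m_s\hat Z$, and $\hat{\mathbf H}_{s,q}/\hat{\mathfrak m}\hat{\mathbf H}_{s,q}=\mathbf H_q/\mathfrak m_s\mathbf H_q=\mathbf H_{s,q}$.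 The same holds for $(t,r)$. An algebra isomorphism maps centers to centers, hence their maximal ideals to each other, and so induces $\mathbf H_{s,q}\cong\mathbf H_{t,r}$. The last assertion follows from Theorem~\ref{thm:A}.

\subsection{Part (3)}
Conjugate $s$ into $T$. Then $\mathcal N_{s,q}=\{0\}$ if and only if $R_V=\varnothing$: root vectors for $R_V$ are nonzero elements of $\mathcal N_{s,q}$; and if $R_V=\varnothing$, the eigenspace of $\operatorname{Ad}(s)$ for $q^{-1}$ is $0$ for $q\ne1$ and $\mathfrak t$ for $q=1$, and so contains no nonzero nilpotent element. If $R_V=\varnothing$, then $\hat{\mathbf H}_{s,q}\cong M_{|W_0|}(S)$ by Corollary~\ref{cor:matrix}, and $S\cong\mathbb C[[x_1,\dots,x_n]]$.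

Conversely let $R_V\ne\varnothing$. Finite-dimensional modules over $M_{|W_0|}(\mathbb C[[x_1,\dots,x_n]])$ have dimension divisible by $|W_0|$. So it suffices to find a nonzero $\hat{\mathbf H}_{s,q}$-module of dimension less than $|W_0|$.

Let $q=1$. The algebra $S\rtimes W_s$ has a one-dimensional module ($S$ acts by evaluation at $0$, $W_s$ trivially). By \eqref{eq:q1} it yields a module of dimension $|W_0/W_s|$, and $W_s\ne1$ because $R_1(s)=R_V\ne\varnothing$.

Let $q\ne1$. Choose $\beta\in R_V$ and $w\in W_0$ with $\alpha=w\beta\in\Delta$, and put $u=ws$, so $\alpha(u)=q^{-1}$. The subalgebra $\mathbf H_\alpha=\mathcal O\oplus\mathcal OT_\alpha$ of $\mathbf H_q$ is presented by the generators $\mathcal O$ and $T_\alpha$, the relation \eqref{eq:bernstein} and the quadratic relation for $T_\alpha$. Hence $\theta_x\mapsto x(u)$, $T_\alpha\mapsto-1$ defines a one-dimensional module $\mathbb C_u$ of $\mathbf H_\alpha$: as $\theta_{-\alpha}\mapsto q$, relation \eqref{eq:bernstein} becomes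
\[
-x(u)=-(\sigma_\alpha x)(u)+(q-1)\frac{x(u)-(\sigma_\alpha x)(u)}{1-q},
\]
which is true. By \eqref{eq:bernstein} and induction on the length, the $T_w$, $w\in W_0$, generate $\mathbf H_q$ as a right $\mathcal O$-module, and they are right linearly independent over $\mathcal O$ by \eqref{eq:triangular}. So $\mathbf H_q=\bigoplus_wT_w\mathbf H_\alpha$, the sum over the $w\in W_0$ with $l(w\sigma_\alpha)>l(w)$, for which $T_{w\sigma_\alpha}=T_wT_\alpha$. Hence $\mathbf H_q\otimes_{\mathbf H_\alpha}\mathbb C_u$ has dimension $|W_0|/2$. It is annihilated by $\mathfrak m_s$, because $\mathfrak m_s$ is central and its elements vanish at $u\in W_0s$. So it is an $\hat{\mathbf H}_{s,q}$-module.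

\subsection{Part (4)}
Let $G=Sp_4$, $q\ne\pm1$ and $\beta\in R$. Each component of $\{u\in T:\beta(u)=q^{-1}\}$ is a coset of the one-dimensional torus $(\ker\beta)^0$, and a root $\alpha\ne\pm\beta$, not being proportional to $\beta$, is not constant on it. So there is $s_\beta\in T$ with $\beta(s_\beta)=q^{-1}$ and $\alpha(s_\beta)\notin\{1,q^{-1}\}$ for all $\alpha\ne\pm\beta$. Moreover $(-\beta)(s_\beta)=q\notin\{1,q^{-1}\}$. Hence $R_1(s_\beta)=\varnothing$ and $R_V(s_\beta,q)=\{\beta\}$.

We compute $\mathcal C=\mathcal C(\varnothing,\{\beta\})$. If it is not the case that $\beta>0$ on $A$ and $\beta<0$ on $B$, then $1\in\mathcal C(B,A)$ by Lemma~\ref{lem:cross}(ii). If it is the case, then $\beta\in\mathcal C(B,A)$: follow the segment in the proof of Lemma~\ref{lem:cross}(ii); it crosses $\beta^\perp$ once, with factor $\beta$, and the other walls with factor $1$. So $\mathcal C(B,A)$ contains $\beta S$ if $\beta>0$ on $A$ and $\beta<0$ on $B$, and contains $S$ otherwise. Conversely these spaces satisfy (S1)--(S3), and they form a system: on the way from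 a chamber with $\beta>0$ to a chamber with $\beta<0$, through any intermediate chamber, one of the two factors is $\beta S$. So they are the spaces $\mathcal C(B,A)$. As $|W_0|=8$, with four chambers on each side of $\beta^\perp$, Proposition~\ref{prop:model} gives
\[
\hat{\mathbf H}_{s_\beta,q}\cong\begin{pmatrix}M_4(S)&M_4(S)\\ \beta M_4(S)&M_4(S)\end{pmatrix},
\]
where the chambers with $\beta>0$ come first. After a linear change of coordinates making $\beta$ a coordinate, this does not depend on $\beta$. So a long root $\beta$ and a short root $\beta'$ give isomorphic algebras. But $\mathcal N_{s_\beta,q}=\mathbb Ce_\beta$ and $\mathcal N_{s_{\beta'},q}=\mathbb Ce_{\beta'}$ consist, apart from $0$, of $4\times4$ matrices of rank $1$ and of rank $2$ respectively, and all automorphisms of $\mathfrak{sp}_4$ are conjugations by elements of $Sp_4$. So no automorphism of $\mathfrak g$ maps one to the other. \qed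

\begin{thebibliography}{9}
\bibitem{Lusztig} G.~Lusztig, \emph{Affine Hecke algebras and their graded version}.
\end{thebibliography}

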